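# A subspace of $\ell_1$ whose unit ball is not uniformly homeomorphic to the Hilbert ball

All Banach spaces are real, $B_X$ is the closed unit ball and $S_X$ the unit sphere of $X$, and "u.c." means uniformly continuous. Two metric spaces are uniformly homeomorphic if there is a bijection between them that is u.c. and has a u.c. inverse. For a sequence of Banach spaces $E_j$, the $\ell_1$-sum $(\bigoplus_j E_j)_1$ is the space of sequences $x=(x_j)$, $x_j\in E_j$, with $\|x\|=\sum_j\|x_j\|<\infty$; we write $E\oplus_1F$ for two summands.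

## 1. The theorem and its terms

**Theorem 1.** There is a closed infinite-dimensional subspace $X\subset \ell_1$ (hence, isometrically, $X\subset L_1(0,1)$), which is an $\ell_1$-sum of finite-dimensional spaces and which fails property (E), defined just below. Consequently $B_X$ is not uniformly homeomorphic to $B_{\ell_2}$. More generally, $B_W$ is not uniformly homeomorphic to $B_{\ell_2}$ for any Banach space $W$ having a complemented subspace isomorphic to $X$.

**Definition (property (E)).** A Banach space $X$ has (E) if for every subset $A$ of a Hilbert space $H$, every bounded u.c. map $f:A\to X$ and every $\alpha>0$, there is a bounded u.c. map $F:H\to X$ with $\sup_{a\in A}\|F(a)-f(a)\|\le\alpha$.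

So (E) says that bounded u.c. maps from pieces of a Hilbert space into $X$ extend to the whole Hilbert space, up to a uniform error as small as we like. We shall see in Section 3 that $\ell_2$, $\ell_1$ and $L_1(0,1)$ have (E).

The theorem answers the following question: if $X$ is a closed infinite-dimensional subspace of $L_1(0,1)$, is $B_X$ uniformly homeomorphic to $B_{\ell_2}$? The answer is no. Infinite dimension has to be assumed, since the ball of a finite-dimensional space is compact and $B_{\ell_2}$ is not. The passage from $\ell_1$ to $L_1(0,1)$ costs nothing: if $I_1,I_2,\dots\subset(0,1)$ are disjoint intervals of positive length, then $e_i\mapsto |I_i|^{-1}1_{I_i}$ extends to an isometric embedding $\ell_1\to L_1(0,1)$.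

To see why one might expect "yes", recall two definitions. A space $X$ has Rademacher cotype $p$, for some $p\ge2$, if there is $c>0$ with
$$\Big(\mathbb E\Big\|\sum_{i=1}^n\epsilon_ix_i\Big\|^p\Big)^{1/p}\ge c\Big(\sum_{i=1}^n\|x_i\|^p\Big)^{1/p}$$
for all finite sequences $(x_i)$ in $X$, with independent Rademacher signs $\epsilon_i$; it has non-trivial cotype if this holds for some $p$ with $2\le p<\infty$. For example, $\ell_2$ has cotype 2 with $c=1$ (expand the square), while $c_0$ has no cotype $p<\infty$: for $x_i=e_i$ the left side is $1$ and the right side is $cn^{1/p}$. A basis $(e_n)$ of $X$, with biorthogonal functionals $(e_n^*)$, is unconditional if $\sum e_n^*(x)e_n$ converges unconditionally for every $x\in X$; the unit vectors of $\ell_1$ are an example. Three facts are known.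

- (Odell–Schlumprecht) If $X$ is infinite-dimensional, has an unconditional basis and has non-trivial cotype, then $B_X$ is uniformly homeomorphic to $B_{\ell_2}$.
- If $X$ is a super-reflexive Banach space with unconditional basis (or a super-reflexive Banach lattice) and $E\subset X$ is a closed infinite-dimensional subspace, then $B_E$ is uniformly homeomorphic to $B_{\ell_2}$.
- If $X$ fails to have non-trivial cotype, then $B_X$ does not uniformly embed into $\ell_2$.

It is a textbook fact that $L_1(0,1)$ has cotype 2, and cotype passes to subspaces, so the third fact excludes no subspace of $L_1(0,1)$. The first fact settles all subspaces with an unconditional basis. The second settles the reflexive ones: a reflexive subspace of $L_1(0,1)$ embeds in $L_p$ for some $p>1$ (Rosenthal, Ann. of Math. 1973), and $L_p$ is a super-reflexive lattice. A counterexample must therefore be non-reflexive and without unconditional basis.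

Theorem 2, stated in Section 8, treats a whole family of subspaces $X_Q\subset L_1(0,1)$ and says exactly which of them have a ball uniformly homeomorphic to $B_{\ell_2}$.

## 2. The Mazur map, and subspaces where the answer is yes

For a real number $a$ put $Ma=\operatorname{sgn}(a)|a|^{1/2}$; the inverse is $a\mapsto a|a|$. For all real $a,b$,
$$|Ma-Mb|^2\le2|a-b|,\qquad \big|a|a|-b|b|\big|\le(|a|+|b|)\,|a-b|. \tag{1}$$
Suppose first that $a,b$ have the same sign. Then $(\sqrt{|a|}-\sqrt{|b|})^2\le\big|\sqrt{|a|}-\sqrt{|b|}\big|\big(\sqrt{|a|}+\sqrt{|b|}\big)=|a-b|$, and the second relation is the identity $|a^2-b^2|=(|a|+|b|)|a-b|$. If the signs are opposite, then $|a-b|=|a|+|b|$, and $(\sqrt{|a|}+\sqrt{|b|})^2\le2(|a|+|b|)$, while $a^2+b^2\le(|a|+|b|)^2$.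

The Mazur map $M:L_1\to L_2$ (or $\ell_1\to\ell_2$) applies this pointwise: $Mf=\operatorname{sgn}(f)|f|^{1/2}$. Since $\|Mf\|_2^2=\|f\|_1$, it is a bijection of $B_{L_1}$ onto $B_{L_2}$. Integrating (1), and using Cauchy–Schwarz in the second relation,
$$\|Mf-Mg\|_2^2\le2\|f-g\|_1,\qquad \|M^{-1}u-M^{-1}v\|_1\le(\|u\|_2+\|v\|_2)\|u-v\|_2 . \tag{2}$$
So $M$ is a uniform homeomorphism of the unit balls. For $X=\ell_1$ and $X=L_1(0,1)$ the answer to the question is yes.

The next easy case is $X$ isomorphic to $\ell_2$. Two small computations are needed, and both return later. For nonzero $v,v'$ in a normed space,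
$$\|v'\|\cdot\Big\|\frac v{\|v\|}-\frac{v'}{\|v'\|}\Big\|\le2\|v-v'\|, \tag{3}$$
because $\|v'\|\frac{v}{\|v\|}-v'=(\|v'\|-\|v\|)\frac v{\|v\|}+(v-v')$. Let now $T:X\to Y$ be an onto isomorphism and $D(x)=\|x\|\,Tx/\|Tx\|$, $D(0)=0$. This is a norm-preserving bijection with inverse $y\mapsto\|y\|\,T^{-1}y/\|T^{-1}y\|$. On $S_X$ we have $\|Tx\|\ge1/\|T^{-1}\|$, so by (3) $D$ is Lipschitz on $S_X$ with constant $L=2\|T\|\|T^{-1}\|$. For nonzero $x,x'$,
$$\|D(x)-D(x')\|\le\big|\|x\|-\|x'\|\big|+\|x'\|\,L\,\Big\|\frac x{\|x\|}-\frac{x'}{\|x'\|}\Big\|\le(1+2L)\|x-x'\|,$$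
and the case $x'=0$ is clear. The same holds for $D^{-1}$, so isomorphic spaces have uniformly homeomorphic balls.

For an actual copy of $\ell_2$ in $L_1(0,1)$, put, for $z\in\mathbb R^m$,
$$|z|_m=2^{-m}\sum_{\delta\in\{\pm1\}^m}\Big|\sum_{i=1}^m\delta_iz_i\Big| .$$
Then
$$|z|_m\le|z|_2\le\sqrt3\,|z|_m . \tag{4}$$
Indeed, let $\xi=\sum_i\delta_iz_i$ with random signs. Then $\mathbb E\xi^2=|z|_2^2$, which gives the left inequality, and $\mathbb E\xi^4=\sum_iz_i^4+3\sum_{i\ne j}z_i^2z_j^2\le3(\mathbb E\xi^2)^2$. By Hölder, $\mathbb E\xi^2=\mathbb E|\xi|^{2/3}|\xi|^{4/3}\le(\mathbb E|\xi|)^{2/3}(\mathbb E\xi^4)^{1/3}$, that is, $|z|_2^2\le|z|_m^{2/3}\,3^{1/3}\,|z|_2^{4/3}$, which is the right inequality. So the Rademacher functions span a copy of $\ell_2$ in $L_1(0,1)$.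

## 3. Property (E) as an obstruction

Let $X\subset\ell_1$. A sensible first attempt is to restrict the Mazur map: $M$ maps $B_X$ uniformly homeomorphically onto the closed set $A=M(B_X)\subset B_{\ell_2}$, and one would like to identify $A$ with the whole ball. For that one would like to move points of $B_{\ell_2}$ into $A$ in a u.c. way, that is, to extend $M^{-1}:A\to B_X$ to a u.c. map of $\ell_2$ into $X$. As a map into $\ell_1$ it extends: $M^{-1}$ is u.c. on all of $B_{\ell_2}$. But outside $A$ its values are not in $X$. If $X$ is complemented in $\ell_1$, a projection brings them back. If not, the attempt stops at this point, and what is missing is what (E) asks for.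

This is also a true obstruction: a ball uniformly homeomorphic to $B_{\ell_2}$ forces (E). Recall Kirszbraun's theorem: an $L$-Lipschitz map from a subset of a Hilbert space $H$ into a Hilbert space extends to an $L$-Lipschitz map on $H$.

**Lemma 1.** Let $A\subset H$ with $H$ a Hilbert space, $\psi:A\to B_{\ell_2}$ u.c. and $0<\alpha\le1$. There is a Lipschitz $\Phi:H\to B_{\ell_2}$ with $|\Phi-\psi|\le\alpha$ on $A$.

**Proof.** The plan is to discretize $A$, because on a separated set a u.c. bounded map is Lipschitz. We may assume $A\neq\emptyset$. Choose $\delta>0$ with $|\psi(a)-\psi(a')|\le\alpha/3$ whenever $|a-a'|\le\delta$. Put $t=\delta\alpha/6\le\delta$ and let $\mathcal N\subset A$ be a maximal $t$-separated set. For distinct $x,y\in\mathcal N$ there are two cases. If $|x-y|\le\delta$, then, as $|x-y|\ge t$,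
$$|\psi(x)-\psi(y)|\le\frac\alpha3\le\frac{\alpha}{3t}|x-y|=\frac2\delta|x-y| .$$
If $|x-y|>\delta$, then $|\psi(x)-\psi(y)|\le2\le\frac2\delta|x-y|$. By Kirszbraun's theorem $\psi|_{\mathcal N}$ extends to a $\frac2\delta$-Lipschitz map $\Phi:H\to\ell_2$; composing with the nearest-point projection onto $B_{\ell_2}$, which is 1-Lipschitz and fixes $\psi(\mathcal N)$, we may assume $\Phi(H)\subset B_{\ell_2}$. For $a\in A$ pick, by maximality, $x\in\mathcal N$ with $|a-x|\le t$. Then
$$|\Phi(a)-\psi(a)|\le|\Phi(a)-\Phi(x)|+|\psi(x)-\psi(a)|\le\frac2\delta t+\frac\alpha3=\frac{2\alpha}3.\qquad\square$$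

**Proposition 1.** If $B_X$ is uniformly homeomorphic to $B_{\ell_2}$, then $X$ has (E). Property (E) is invariant under isomorphism and passes to complemented subspaces.

**Proof.** Let $\varphi:B_X\to B_{\ell_2}$ be a uniform homeomorphism and $f:A\to X$ bounded and u.c. Scaling $f$ and the tolerance together, we may assume $f(A)\subset B_X$. Given $\alpha>0$, choose $\alpha'\in(0,1]$ such that $|u-v|\le\alpha'$ implies $\|\varphi^{-1}(u)-\varphi^{-1}(v)\|\le\alpha$. Lemma 1, applied to $\psi=\varphi\circ f$ with tolerance $\alpha'$, gives $\Phi:H\to B_{\ell_2}$. Put $F=\varphi^{-1}\circ\Phi:H\to B_X$. It is bounded and u.c., and since $f=\varphi^{-1}\circ\psi$, it is within $\alpha$ of $f$ on $A$.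

If $T:X\to X'$ is an onto isomorphism and $X$ has (E), take $f:A\to X'$, approximate $T^{-1}f$ within $\alpha/\|T\|$ and apply $T$. If $W$ has (E), $P:W\to X$ is a bounded projection onto a nonzero subspace $X$, and $f:A\to X$, take $F:H\to W$ within $\alpha/\|P\|$ of $f$ on $A$. Then $P\circ F$ is bounded and u.c. into $X$, and $\|PF(a)-f(a)\|=\|P(F(a)-f(a))\|\le\alpha$. $\square$

Thus $\ell_2$, $\ell_1$, $L_1(0,1)$ and all their complemented subspaces have (E). Moreover the last two sentences of Theorem 1 follow once $X$ is known to fail (E): if $B_W$ were uniformly homeomorphic to $B_{\ell_2}$, then $W$ would have (E), hence so would its complemented subspace isomorphic to $X$, hence so would $X$; the case $W=X$ is included.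

To refute (E) we shall use it only for the one map that stopped the first attempt.

**Lemma 2.** Let $L$ be $\ell_1$ or $L_1(0,1)$ and let $X\subset L$ be a closed subspace with (E). For every $\alpha>0$ there is a bounded u.c. map $r:B_L\to X$ with $\|r(x)-x\|\le\alpha$ for all $x\in B_X$.

**Proof.** Let $H$ be the Hilbert space $\ell_2$ or $L_2(0,1)$, $A=M(B_X)\subset H$ and $f=M^{-1}:A\to B_X$, which is u.c. by (2). Let $F:H\to X$ be given by (E) and put $r=F\circ M$ on $B_L$. For $x\in B_X$ we have $f(Mx)=x$, so $\|r(x)-x\|=\|F(Mx)-f(Mx)\|\le\alpha$. $\square$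

## 4. From almost-retractions to liftings

We want a subspace of $\ell_1$ onto which the ball of $\ell_1$ cannot be almost retracted. The building block is a tilted graph. Take a linear map $Q:\ell_1^k\to V$ onto a finite-dimensional space $V$, a small $t>0$, and
$$Y_t=\{(ty,Qy):y\in\ell_1^k\}\subset\ell_1^k\oplus_1V .$$
For instance, with $V=\mathbb R$ and $Q(y_1,y_2)=y_1-y_2$, this is the plane $\{(ty_1,ty_2,y_1-y_2)\}$ in $\ell_1^3$.

For small $t$, each point $(0,z)$ is very near $Y_t$: if $Qy=z$, then $(ty,z)\in Y_t$ is at distance $t\|y\|$. Suppose $r$ is bounded by $\beta$, u.c., takes values in $Y_t$ and almost fixes $B_{Y_t}$. Write $r(0,z)=(t\,g(z),Qg(z))$. Then $r(0,z)$ is close to $r(ty,z)$, which is close to $(ty,z)$. Comparing second coordinates, $Qg(z)\approx z$; comparing first ones, $\|g(z)\|\le\beta/t$. So $g$ is a bounded u.c. almost-lifting of the quotient map $Q$. If $X$ contains blocks for all $t=2^{-n}$ and for a sequence of spaces $V_m$, a single $r$ serves all blocks at once: we fix $t$ from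 the modulus of continuity of $r$, and then let the dimension of $V_m$ tend to infinity. The bound $\beta/t$ and the modulus of $g$ do not depend on $m$. It remains to find quotient maps $Q_m$ with no such liftings, uniformly in $m$.

We take $V_m$ close to $\ell_2^m$, so consider $Q:\ell_1^k\to\ell_2^m$, $Qe_i=q_i$ with $|q_i|_2=1$. Linear liftings can be dealt with by hand. Let $Ly=(\langle l_i,y\rangle)_i$ be a linear map $\ell_2^m\to\ell_1^k$ with $QL=I$. Taking traces, $m=\operatorname{tr}(QL)=\sum_i\langle l_i,q_i\rangle\le\sum_i|l_i|_2$. Put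
$$u_\varepsilon=m^{-1/2}\varepsilon\in S_{\ell_2^m}\qquad(\varepsilon\in\{\pm1\}^m)$$
and average over uniform $\varepsilon$. By (4),
$$\|L\|\ge\mathbb E\|Lu_\varepsilon\|_1=\sum_im^{-1/2}|l_i|_m\ge(3m)^{-1/2}\sum_i|l_i|_2\ge\sqrt{m/3}.$$
So linear liftings have norms tending to infinity.

Now try the same for a nonlinear $h:\{\pm1\}^m\to\ell_1^k$, the restriction of a lifting to the points $u_\varepsilon$. The quantity playing the role of the trace is
$$\mathbb E\langle Qh(\varepsilon),u_\varepsilon\rangle=\sum_i\mathbb E\,h_i(\varepsilon)\langle q_i,u_\varepsilon\rangle ,$$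
which sees only the degree-one coefficients $\mathbb E\,h_i(\varepsilon)\varepsilon_j$ of $h_i$. For linear $h_i$, (4) bounds the $\ell_2$-norm of these coefficients by $\sqrt3\,\mathbb E|h_i|$. For general functions there is no such bound independent of $m$: the function $\prod_j(1+\varepsilon_j\delta_j)=2^m1_{\{\varepsilon=\delta\}}$ has $L_1$-norm $1$, and its degree-one coefficients are $\delta_1,\dots,\delta_m$, with $\ell_2$-norm $\sqrt m$. Averaging it does not help: $\prod_j(1+\rho\varepsilon_j\delta_j)$ with $0<\rho<1$ is nonnegative with mean $1$, and its degree-one coefficients still have $\ell_2$-norm $\rho\sqrt m$.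

The failure is real. Index the coordinates of $\ell_1^{2^m}$ by the cube, let $Se_\delta=u_\delta$ and $h(\varepsilon)=e_\varepsilon$. Then $\|h\|=1$ and $\langle Sh(\varepsilon),u_\varepsilon\rangle=1$ for every $\varepsilon$: this is a perfect bounded lifting on the cube. But $\|h(\varepsilon)-h(\varepsilon')\|=2$ for all $\varepsilon\ne\varepsilon'$, so it has no modulus of continuity independent of $m$. Uniform continuity has to be used, and in $L_1$ the Fourier expansion gives no handle on it. The way past this point is to pass to $H=Mh$, which takes values in $\ell_2$. There uniform continuity means, through Parseval, that $H$ is concentrated on low degrees; low-degree functions have comparable $L_2$- and $L_4$-norms; and $h=H|H|$ can be recovered after truncating $H$.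

## 5. Low-degree truncation after the Mazur map

Let $d$ be the Hamming distance on $\{\pm1\}^N$, $u_\varepsilon=N^{-1/2}\varepsilon$, and $\mathbb E$ the expectation for uniform $\varepsilon$. Since $\varepsilon,\varepsilon'$ differ by $2$ in $d(\varepsilon,\varepsilon')$ places,
$$|u_\varepsilon-u_{\varepsilon'}|_2=2\sqrt{d(\varepsilon,\varepsilon')/N}. \tag{5}$$
For $T\subset\{1,\dots,N\}$ let $w_T(\varepsilon)=\prod_{j\in T}\varepsilon_j$. The $w_T$ are orthonormal for $\mathbb E$, and every function on the cube is $\varphi=\sum_T\hat\varphi(T)w_T$ with $\mathbb E\varphi^2=\sum_T\hat\varphi(T)^2$. We say $\varphi$ has degree at most $J$ if $\hat\varphi(T)=0$ for $|T|>J$.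

**Lemma 3 (Bonami's inequality).** If $G$ has degree at most $J\ge0$, then $\mathbb EG^4\le9^J(\mathbb EG^2)^2$.

**Proof.** By induction on the number $n$ of variables, for all $J$. If $n=0$ or $J=0$, then $G$ is constant and the claim is trivial. Otherwise write $G=A+\varepsilon_nB$ with $A,B$ not depending on $\varepsilon_n$, of degrees at most $J$ and $J-1$. Odd powers of $\varepsilon_n$ average to zero, so $\mathbb EG^2=\mathbb EA^2+\mathbb EB^2$ and, with Cauchy–Schwarz and the induction hypothesis,
$$\begin{aligned}\mathbb EG^4&=\mathbb EA^4+6\,\mathbb EA^2B^2+\mathbb EB^4\\&\le9^J(\mathbb EA^2)^2+6\cdot3^J3^{J-1}\,\mathbb EA^2\,\mathbb EB^2+9^{J-1}(\mathbb EB^2)^2\\&\le9^J(\mathbb EA^2+\mathbb EB^2)^2,\end{aligned}$$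
because $6\cdot3^J3^{J-1}=2\cdot9^J$. $\square$

**Lemma 4 (key lemma).** Let $h:\{\pm1\}^N\to\ell_1$ satisfy $\|h(\varepsilon)\|\le C$ and
$$\|h(\varepsilon)-h(\varepsilon')\|\le\eta+b\,d(\varepsilon,\varepsilon')/N\qquad\text{for all }\varepsilon,\varepsilon',$$
with $\eta,b>0$. Let $S:\ell_1\to\ell_2^N$ be linear with $\|S\|\le1$. Put $\theta=\min(\frac12,\frac\eta b)$ and $J=\lceil\frac1{2\theta}\rceil$. Then
$$\mathbb E\langle Sh(\varepsilon),u_\varepsilon\rangle\le4\sqrt{C\eta}+3^J\,C\,N^{-1/2}.$$
The same holds with $\ell_1^k$ in place of $\ell_1$.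

Note that $J$ depends on $\eta$ and $b$ but not on $N$, so for fixed $C,\eta,b$ the last term tends to $0$ as $N\to\infty$.

**Step 1: pass to $\ell_2$.** Write $h=(h_i)_i$, $q_i=Se_i$, so $|q_i|_2\le1$, and $H_i=\operatorname{sgn}(h_i)|h_i|^{1/2}$. Then $h_i=H_i|H_i|$, $\sum_iH_i^2=\|h\|\le C$, and by (1)
$$\sum_i|H_i(\varepsilon)-H_i(\varepsilon')|^2\le2\|h(\varepsilon)-h(\varepsilon')\| .$$

**Step 2: noise shows that $H$ lives on degrees at most $J$, up to $4\eta$.** Let $\varepsilon'_j=\varepsilon_j\rho_j$, where the $\rho_j$ are independent of each other and of $\varepsilon$, and equal $-1$ with probability $\theta$ and $+1$ otherwise. Then $\varepsilon'$ is again uniform, $\mathbb E\,d(\varepsilon,\varepsilon')=\theta N$ and $\mathbb E\rho_j=1-2\theta$. With $\triangle$ the symmetric difference, $w_T(\varepsilon)w_{T'}(\varepsilon')=w_{T\triangle T'}(\varepsilon)\,w_{T'}(\rho)$, so $\mathbb Ew_T(\varepsilon)w_{T'}(\varepsilon')$ is $(1-2\theta)^{|T|}$ if $T=T'$ and $0$ otherwise. Expanding the squares and summing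 over $i$ (all terms are nonnegative),
$$\sum_i\sum_T2\big(1-(1-2\theta)^{|T|}\big)\hat H_i(T)^2=\mathbb E\sum_i|H_i(\varepsilon)-H_i(\varepsilon')|^2\le2(\eta+b\theta)\le4\eta .$$
If $|T|>J$, then $2\theta|T|\ge1$, so $(1-2\theta)^{|T|}\le e^{-2\theta|T|}\le e^{-1}$, and the factor $2(1-(1-2\theta)^{|T|})$ is at least $2(1-e^{-1})\ge1$. Put $G_i=\sum_{|T|\le J}\hat H_i(T)w_T$ and $R_i=H_i-G_i$. By Parseval
$$\mathbb E\sum_iR_i^2\le4\eta,\qquad\mathbb E\sum_iG_i^2\le\mathbb E\sum_iH_i^2\le C . \tag{6}$$

**Step 3: replace $h_i$ by $G_i|G_i|$.** We have $\langle Sh(\varepsilon),u_\varepsilon\rangle=\sum_ih_i(\varepsilon)\langle q_i,u_\varepsilon\rangle$. By (1), $\big|h_i-G_i|G_i|\big|\le(|H_i|+|G_i|)|R_i|$, and $|\langle q_i,u_\varepsilon\rangle|\le1$. By Cauchy–Schwarz, the triangle inequality in $L_2$ and (6), the replacement costs at most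
$$\mathbb E\sum_i(|H_i|+|G_i|)|R_i|\le(\sqrt C+\sqrt C)\cdot2\sqrt\eta=4\sqrt{C\eta}.$$

**Step 4: low degree does not correlate with $\langle q_i,u_\varepsilon\rangle$.** We have $\mathbb E\langle q_i,u_\varepsilon\rangle^2=|q_i|_2^2/N\le1/N$. By Cauchy–Schwarz, Lemma 3 and (6),
$$\sum_i\mathbb EG_i^2|\langle q_i,u_\varepsilon\rangle|\le\sum_i(\mathbb EG_i^4)^{1/2}N^{-1/2}\le3^JN^{-1/2}\sum_i\mathbb EG_i^2\le3^JCN^{-1/2}.$$
Adding the bounds of Steps 3 and 4 gives the lemma. For $\ell_1^k$ the sums over $i$ are finite and nothing else changes. $\square$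

It is instructive to look at $h(\varepsilon)=e_\varepsilon$ from Section 4, in dimension $N$. Here $H=h$ and $H_\delta(\varepsilon)=2^{-N}\prod_j(1+\varepsilon_j\delta_j)$, so $\hat H_\delta(T)^2=4^{-N}$ and $\sum_\delta\hat H_\delta(T)^2=2^{-N}$ for each $T$. The Fourier weight is spread evenly over all $T$, so most of it sits near degree $N/2$: for fixed $J$, truncation at degree $J$ destroys nearly everything.

## 6. The space $X$

**Construction.** Let $V_m=(\mathbb R^m,|\cdot|_m)$. It embeds isometrically in $\ell_1^{2^m}$ by $z\mapsto(2^{-m}\sum_i\delta_iz_i)_{\delta\in\{\pm1\}^m}$, and by (4) its norm is equivalent to the Euclidean one with constants independent of $m$. Let $q_1,\dots,q_{k_m}$ be a $\frac12$-net of the Euclidean unit sphere of $\mathbb R^m$ (consisting of points of the sphere), and let $Q_m:\ell_1^{k_m}\to\mathbb R^m$, $Q_me_i=q_i$. Clearly $|Q_my|_2\le\|y\|_1$. Conversely,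
$$\text{every }z\in\mathbb R^m\text{ equals }Q_my\text{ for some }y\text{ with }\|y\|_1\le2|z|_2 . \tag{7}$$
Indeed, if $z\ne0$, choose $q_i$ with $\big|\frac z{|z|_2}-q_i\big|_2\le\frac12$. Then $z=|z|_2\,q_i+z^{(1)}$ with $|z^{(1)}|_2\le\frac12|z|_2$. Repeat with $z^{(1)}$, and so on (stopping if a remainder is $0$). The coefficients form an absolutely convergent series in $\ell_1^{k_m}$ of total size at most $|z|_2(1+\frac12+\frac14+\cdots)=2|z|_2$.

For $n,m\ge1$ put
$$F_{n,m}=\{(2^{-n}y,Q_my):y\in\ell_1^{k_m}\}\subset\ell_1^{k_m}\oplus_1V_m,$$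
$$X=\Big(\bigoplus_{n,m}F_{n,m}\Big)_1\subset U=\Big(\bigoplus_{n,m}(\ell_1^{k_m}\oplus_1V_m)\Big)_1\subset\ell_1 .$$
The last inclusion replaces each $V_m$ by its copy in $\ell_1^{2^m}$. The blocks $F_{n,m}$ are finite-dimensional, hence closed, so $X$ is a closed infinite-dimensional subspace of $\ell_1$. For $m=1$ we may take the net $\{1,-1\}$; then $Q_1(y_1,y_2)=y_1-y_2$ and $F_{n,1}$ is the plane of Section 4 with $t=2^{-n}$. It has the linear lifting $z\mapsto(z,0)$: a block with $m=1$ is harmless, and the trouble comes from large $m$.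

## 7. $X$ fails (E)

Suppose $X$ has (E).

**Step 1: a single almost-retraction.** Lemma 2 with $\alpha=\frac1{16}$ gives a u.c. map $r:B_{\ell_1}\to X$ with $\|r\|\le\beta$ for some $\beta>0$ and $\|r(x)-x\|\le\frac1{16}$ on $B_X$. Let $\Omega(t)=\sup\{\|r(a)-r(b)\|:\|a-b\|\le t\}$, so that $\Omega(t)\to0$ as $t\to0$. Fix, once and for all, $n\ge1$ with $\Omega(2^{-n})\le\frac1{16}$.

**Step 2: almost-liftings of $Q_m$, for every $m$.** Let $m\ge1$ and $|z|_2\le\frac12$. Let $a(z)\in U$ have $(n,m)$-block $(0,z)$ and other blocks $0$. Its norm is $|z|_m\le\frac12$. Since $r(a(z))\in X$, its $(n,m)$-block has the form $(2^{-n}g(z),Q_mg(z))$. Passing to a block does not increase norms, and $|z-z'|_m\le|z-z'|_2$, so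
$$\|g(z)\|_1\le2^n\beta=:C,\qquad\|g(z)-g(z')\|_1\le2^n\Omega(|z-z'|_2).$$
To see that $g$ almost lifts $Q_m$, take by (7) some $y$ with $Q_my=z$ and $\|y\|_1\le1$, and let $x\in X$ have $(n,m)$-block $(2^{-n}y,z)$ and other blocks $0$. Then $\|x\|\le2^{-n}+\frac12\le1$ and $\|a(z)-x\|\le2^{-n}$, so
$$\|r(a(z))-x\|\le\|r(a(z))-r(x)\|+\|r(x)-x\|\le\Omega(2^{-n})+\tfrac1{16}\le\tfrac18 .$$
The second coordinate of the $(n,m)$-block gives $|Q_mg(z)-z|_m\le\frac18$, hence by (4) $|Q_mg(z)-z|_2\le\frac{\sqrt3}8<\frac14$.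

**Step 3: restrict to the cube.** Put $h(\varepsilon)=g(\frac12u_\varepsilon)$ for $\varepsilon\in\{\pm1\}^m$. By Step 2 and (5), for all $\varepsilon,\varepsilon'$,
$$\langle Q_mh(\varepsilon),u_\varepsilon\rangle\ge\tfrac12-\tfrac14=\tfrac14,\qquad\|h(\varepsilon)\|_1\le C,$$
$$\|h(\varepsilon)-h(\varepsilon')\|_1\le\min\Big\{2C,\;2^n\Omega\big(\sqrt{d(\varepsilon,\varepsilon')/m}\big)\Big\}.$$

**Step 4: apply Lemma 4 with constants independent of $m$.** Choose $\eta>0$ with $4\sqrt{C\eta}\le\frac1{16}$, then $\tau>0$ with $2^n\Omega(\sqrt s)\le\eta$ for $0\le s\le\tau$, and put $b=2C/\tau$. If $d(\varepsilon,\varepsilon')/m\le\tau$, then $\|h(\varepsilon)-h(\varepsilon')\|\le\eta$; otherwise it is at most $2C\le b\,d(\varepsilon,\varepsilon')/m$. So Lemma 4 applies with $N=m$, $S=Q_m$ and these $C,\eta,b$. None of them depends on $m$, hence neither does $J$, and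
$$\tfrac14\le\tfrac1{16}+3^J\,C\,m^{-1/2}\qquad\text{for all }m\ge1 .$$
This is false for large $m$. So $X$ fails (E), and by Proposition 1 the remaining assertions of Theorem 1 hold. $\blacksquare$

Two consequences come from combining this with the Odell–Schlumprecht theorem of Section 1. First, $X$ is not complemented in any Banach space $W$ with an unconditional basis and non-trivial cotype: for such a $W$, which is infinite-dimensional because $X$ is, $B_W$ would be uniformly homeomorphic to $B_{\ell_2}$, against Theorem 1. Second, $X$ has non-trivial cotype, being a subspace of $\ell_1$, and the blocks $F_{n,m}$ form a finite-dimensional decomposition of it. So in the Odell–Schlumprecht theorem "unconditional basis" cannot be weakened to "finite-dimensional decomposition", even for an $\ell_1$-sum of finite-dimensional spaces inside $\ell_1$.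

## 8. Uniformly continuous liftings decide the matter for the spaces $X_Q$

In Section 7 the absence of uniform liftings forced the failure of (E). For a natural family of spaces the converse also holds.

**Theorem 2.** Let $Z\ne\{0\}$ be a closed subspace of $L_1(0,1)$ and $Q:\ell_1\to Z$ a linear surjection with $\|Q\|\le1$. Let $Y_n=\{(2^{-n}y,Qy):y\in\ell_1\}\subset\ell_1\oplus_1Z$ and $X_Q=(\bigoplus_{n\ge1}Y_n)_1$, a closed subspace of $(\bigoplus_n(\ell_1\oplus_1Z))_1$, which embeds isometrically in $L_1(0,1)$. The following are equivalent: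

(a) $B_{X_Q}$ is uniformly homeomorphic to $B_{\ell_2}$;

(b) $X_Q$ has (E);

(c) there is a u.c. map $s:B_Z\to\ell_1$ with $Qs(z)=z$ for all $z\in B_Z$.

Condition (c) fails whenever $Z$ contains uniformly complemented $\ell_2^N$'s, in particular for every infinite-dimensional reflexive $Z\subset L_1(0,1)$ (e.g. $Z\cong\ell_2$). It holds for $Z\cong\ell_1$.

Here $Z$ contains uniformly complemented $\ell_2^N$'s if there are a constant $K$ and, for every $N$, operators $J_N:\ell_2^N\to Z$ and $P_N:Z\to\ell_2^N$ with $P_NJ_N=I$, $\|J_N\|\le1$, $\|P_N\|\le K$. The simplest example for (c) is $Z=\mathbb R$ (the constants in $L_1(0,1)$) with $Qy=\sum_iy_i$; then $s(z)=ze_1$ is a lifting, so (c) holds. Since $Z$ is separable, maps $Q$ as in the theorem exist for every $Z$: send the unit vectors $e_i$ to a dense sequence in $B_Z$, which is a standard way to write $Z$ as a quotient of $\ell_1$.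

About the setting: $Y_n$ is closed, being a rescaled graph of a bounded operator, and is isomorphic to $\ell_1$. For the embedding, split $(0,1)$ into countably many intervals. For each interval $I$ the space $L_1(I)$ is isometric to $L_1(0,1)$, so it contains isometric copies of $\ell_1$ and of $Z$, and the $\ell_1$-sum of the spaces $L_1(I)$ is $L_1(0,1)$.

The implication (a)⇒(b) is Proposition 1.

### 8.1. From (E) to an exact lifting: (b)⇒(c)

**Step 1: an almost-lifting, as in Section 7.** View $X_Q$ inside $L_1(0,1)$. Lemma 2 with $\alpha=\frac18$ gives a u.c. $r:B_{L_1}\to X_Q$, bounded by some $\beta$, with $\|r(x)-x\|\le\frac18$ on $B_{X_Q}$. Let $\Omega$ be its modulus of continuity. By the open mapping theorem there is $\kappa>0$ such that each $z\in Z$ equals $Qy$ for some $y$ with $\|y\|\le\kappa\|z\|$. Fix $n$ with $2^{-n}\kappa\le1$ and $\Omega(2^{-n}\kappa)\le\frac18$. For $\|z\|\le\frac12$ let $a(z)$ have $n$-th block $(0,z)$ and other blocks $0$, and let the $n$-th block of $r(a(z))$ be $(2^{-n}g(z),Qg(z))$.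 Then $\|g(z)\|\le2^n\beta$ and $\|g(z)-g(z')\|\le2^n\Omega(\|z-z'\|)$. Choose $y$ with $Qy=z$, $\|y\|\le\kappa/2$, and let $x$ have $n$-th block $(2^{-n}y,z)$ and other blocks $0$. Then $\|x\|\le\frac12\,2^{-n}\kappa+\frac12\le1$ and $\|a(z)-x\|\le2^{-n}\kappa$, so $\|r(a(z))-x\|\le\frac18+\frac18$, and hence $\|Qg(z)-z\|\le\frac14$. So $h(z)=2g(z/2)$ is bounded and u.c. on $B_Z$, and
$$\|Qh(z)-z\|\le\tfrac12\qquad(z\in B_Z).$$

**Step 2: correct the error by iteration.** For $z\in B_Z$ put $z_0=z$ and $z_{k+1}=2(z_k-Qh(z_k))$. By Step 1 all $z_k\in B_Z$, and each $z_k$ is a u.c. function of $z$, as a composition of u.c. maps. Since $h$ is bounded, the series $s(z)=\sum_{k\ge0}2^{-k}h(z_k)$ converges uniformly on $B_Z$, so $s$ is u.c. Since $Qh(z_k)=z_k-\frac12z_{k+1}$,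
$$Qs(z)=\sum_{k\ge0}\big(2^{-k}z_k-2^{-k-1}z_{k+1}\big)=z_0=z,$$
as $2^{-k}z_k\to0$. This is (c).

### 8.2. Radial extension with a concave modulus

For (c)⇒(a) we shall use the lifting in infinitely many blocks at once, and the errors must add up to something small. Concavity of the modulus takes care of this.

**Lemma 5.** Let $V\neq\{0\}$ and $W$ be Banach spaces and let $\gamma:S_V\to W$ be u.c. and bounded by $c$. Put $\bar\gamma(v)=\|v\|\gamma(v/\|v\|)$ and $\bar\gamma(0)=0$. There is a concave nondecreasing $\omega:[0,\infty)\to[0,\infty)$ with $\omega(0)=0=\omega(0+)$ such that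
$$\|\bar\gamma(v)-\bar\gamma(v')\|\le\mu\,\omega\big(\|v-v'\|/\mu\big)\qquad\text{whenever }\mu=\max(\|v\|,\|v'\|)>0, \tag{8}$$
and $\|\bar\gamma(v)-\bar\gamma(v')\|\le\omega(\|v-v'\|)$ for $v,v'\in B_V$.

**Proof.** First we find a concave modulus for $\gamma$. Let $\omega_\gamma(t)=\sup\{\|\gamma(u)-\gamma(u')\|:\|u-u'\|\le t\}$. It is nondecreasing, bounded by $2c$, and tends to $0$ at $0$. Given $\alpha>0$, pick $t_0>0$ with $\omega_\gamma(t_0)\le\alpha$; then $\omega_\gamma(t)\le\alpha+\lambda t$ for all $t\ge0$, with $\lambda=2c/t_0$. Let $\omega_0$ be the infimum of all functions $t\mapsto\alpha+\lambda t$, $\alpha>0$, $\lambda\ge0$, lying above $\omega_\gamma$. It is concave, nondecreasing, above $\omega_\gamma$, and $\omega_0(0)=0=\omega_0(0+)$ because $\alpha$ was arbitrary. Concavity and $\omega_0(0)=0$ give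
$$\sigma\,\omega_0(t/\sigma)\le\omega_0(t)\qquad(0<\sigma\le1,\ t\ge0). \tag{9}$$

Let $v,v'\in B_V$ be nonzero. Write
$$\bar\gamma(v)-\bar\gamma(v')=(\|v\|-\|v'\|)\,\gamma\Big(\frac v{\|v\|}\Big)+\|v'\|\Big(\gamma\Big(\frac v{\|v\|}\Big)-\gamma\Big(\frac{v'}{\|v'\|}\Big)\Big).$$
By (3) and (9) with $\sigma=\|v'\|$,
$$\|\bar\gamma(v)-\bar\gamma(v')\|\le c\|v-v'\|+\|v'\|\,\omega_0\Big(\frac{2\|v-v'\|}{\|v'\|}\Big)\le c\|v-v'\|+\omega_0(2\|v-v'\|).$$
If one of $v,v'$ is $0$, the left side is at most $c\|v-v'\|$. So $\omega(t)=ct+\omega_0(2t)$ works on $B_V$; it is concave and nondecreasing, with $\omega(0)=0=\omega(0+)$. Since $\bar\gamma$ is positively homogeneous, (8) follows by applying this to $v/\mu$ and $v'/\mu$. $\square$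

### 8.3. Straightening $X_Q$: (c)⇒(a)

**Step 1: a homogeneous lifting.** A u.c. map on the bounded convex set $B_Z$ is bounded, so $s$ is bounded, say by $c$. Let $g:Z\to\ell_1$ be the radial extension of $s|_{S_Z}$, with $\omega$ as in Lemma 5. Then $g$ is positively homogeneous, $\|g(z)\|\le c\|z\|$, $Qg(z)=\|z\|\,Qs(z/\|z\|)=z$ for $z\neq0$, and $g$ satisfies (8).

**Step 2: a homogeneous bijection onto $\ell_1(\ell_1)$.** Identify $X_Q$ with the space of sequences $y=(y_n)$ in $\ell_1$ with $\|y\|=\sum_n(2^{-n}\|y_n\|+\|Qy_n\|)<\infty$, and let $\ell_1(\ell_1)$ be the $\ell_1$-sum of countably many copies of $\ell_1$. Define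
$$\Theta(y)=(v_n),\qquad v_n=2^{-n}y_n+(1-2^{-n})\,g(Qy_n).$$
The coefficients are chosen so that $Qv_n=2^{-n}Qy_n+(1-2^{-n})Qy_n=Qy_n$. Hence one can solve for $y_n$:
$$y_n=2^n\big(v_n-(1-2^{-n})\,g(Qv_n)\big). \tag{10}$$
Conversely, if $v=(v_n)\in\ell_1(\ell_1)$ and $y$ is defined by (10), then $Qy_n=2^n(Qv_n-(1-2^{-n})Qv_n)=Qv_n$, and inserting this into the definition of $\Theta$ returns $v_n$. As for norms,
$$\sum_n\|v_n\|\le\sum_n\big(2^{-n}\|y_n\|+c\|Qy_n\|\big)\le(1+c)\|y\|,$$
$$\sum_n\big(2^{-n}\|y_n\|+\|Qy_n\|\big)\le\sum_n\big(\|v_n\|+c\|Qv_n\|+\|Qv_n\|\big)\le(2+c)\|v\|,$$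
using $\|Q\|\le1$. So $\Theta:X_Q\to\ell_1(\ell_1)$ is a positively homogeneous bijection with
$$\|\Theta(y)\|\le(1+c)\|y\|,\qquad\|\Theta^{-1}(v)\|\le(2+c)\|v\| . \tag{11}$$

**Step 3: an estimate for infinitely many blocks.** Let $z_n,z_n'\in Z$ with $\sum_n\|z_n\|\le1$, $\sum_n\|z'_n\|\le1$, and put $t_n=\|z_n-z_n'\|$. We claim
$$\sum_n\|g(z_n)-g(z_n')\|\le2\,\omega\Big(\tfrac12\sum_nt_n\Big). \tag{12}$$
Let $\mu_n=\max(\|z_n\|,\|z_n'\|)$; then $\sum\mu_n\le2$. Terms with $\mu_n=0$ vanish; by (8) the others are at most $\mu_n\omega(t_n/\mu_n)$. For a finite set of indices with $\mu_n>0$, put $\bar\mu=\sum\mu_n\le2$ and $\bar t=\sum t_n$. Concavity (Jensen with weights $\mu_n/\bar\mu$) gives $\sum\mu_n\omega(t_n/\mu_n)\le\bar\mu\,\omega(\bar t/\bar\mu)$. The argument for (9) applies to $\omega$, and with $\sigma=\bar\mu/2$ and $t=\bar t/2$ it gives $\bar\mu\,\omega(\bar t/\bar\mu)\le2\,\omega(\bar t/2)$. As $\omega$ is nondecreasing, (12) follows by exhausting all indices.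

**Step 4: $\Theta$ and $\Theta^{-1}$ are u.c. on balls.** For $y,y'\in B_{X_Q}$ use (12) with $z_n=Qy_n$, $z_n'=Qy_n'$. Since $\sum_n2^{-n}\|y_n-y_n'\|\le\|y-y'\|$ and $\sum_n\|Q(y_n-y_n')\|\le\|y-y'\|$,
$$\|\Theta(y)-\Theta(y')\|\le\|y-y'\|+2\,\omega\big(\tfrac12\|y-y'\|\big).$$
For $v,v'$ in the unit ball of $\ell_1(\ell_1)$ let $y=\Theta^{-1}(v)$, $y'=\Theta^{-1}(v')$. By (10), $2^{-n}\|y_n-y_n'\|\le\|v_n-v_n'\|+\|g(Qv_n)-g(Qv_n')\|$, and $\|Q(y_n-y'_n)\|=\|Q(v_n-v_n')\|\le\|v_n-v_n'\|$. Summing and using (12) with $z_n=Qv_n$, $z_n'=Qv_n'$,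
$$\|\Theta^{-1}(v)-\Theta^{-1}(v')\|\le2\|v-v'\|+2\,\omega\big(\tfrac12\|v-v'\|\big).$$

**Step 5: make the bijection norm-preserving.** Let $D(x)=\|x\|\,\Theta(x)/\|\Theta(x)\|$ and $D(0)=0$. By homogeneity, $D$ is a bijection $B_{X_Q}\to B_{\ell_1(\ell_1)}$ with inverse $v\mapsto\|v\|\,\Theta^{-1}(v)/\|\Theta^{-1}(v)\|$: for $v=D(x)$ with $x\ne0$, the vector $\Theta^{-1}(v)$ is a positive multiple of $x$, and $\|v\|=\|x\|$; the other composition is the same. On the unit spheres, (11) gives $\|\Theta(x)\|\ge1/(2+c)$ and $\|\Theta^{-1}(v)\|\ge1/(1+c)$. By (3), normalization $w\mapsto w/\|w\|$ is Lipschitz on sets where $\|w\|$ is bounded below. So by Step 4 both maps are u.c. on the spheres. They are the radial extensions of their restrictions to the spheres, so by Lemma 5 they are u.c. on the balls. Finally $\ell_1(\ell_1)$ is isometric to $\ell_1$, and $B_{\ell_1}$ is uniformly homeomorphic to $B_{\ell_2}$ by the Mazur map. This proves (a).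

### 8.4. Where (c) holds and where it fails

**The case $Z\cong\ell_1$.** Let $T:\ell_1\to Z$ be an isomorphism. By the open mapping theorem choose $y_i\in\ell_1$ with $Qy_i=Te_i$ and $\sup_i\|y_i\|<\infty$, and let $Re_i=y_i$ define a bounded operator $R:\ell_1\to\ell_1$. Then $QR=T$, so $s=RT^{-1}$ is a bounded linear right inverse of $Q$, and (c) holds.

**The case of uniformly complemented $\ell_2^N$'s.** Let $K,J_N,P_N$ be as in the definition, and suppose $s$ is as in (c). It is bounded, say by $C>0$. Put $h(\varepsilon)=s(J_Nu_\varepsilon)$ for $\varepsilon\in\{\pm1\}^N$ and $S=K^{-1}P_NQ$, so $\|S\|\le1$. Since $Qs(z)=z$ and $P_NJ_N=I$,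
$$\langle Sh(\varepsilon),u_\varepsilon\rangle=K^{-1}\langle P_NJ_Nu_\varepsilon,u_\varepsilon\rangle=\frac1K\qquad\text{for all }\varepsilon .$$
By (5), $\|J_Nu_\varepsilon-J_Nu_{\varepsilon'}\|\le2\sqrt{d(\varepsilon,\varepsilon')/N}$. Given $\eta>0$, choose $\tau>0$ such that $\|s(z)-s(z')\|\le\eta$ whenever $\|z-z'\|\le2\sqrt\tau$, and put $b=2C/\tau$. As in Section 7, the hypotheses of Lemma 4 hold with $C,\eta,b$ independent of $N$. Hence, with $J=J(\eta)$ independent of $N$,
$$\frac1K\le4\sqrt{C\eta}+3^{J(\eta)}\,C\,N^{-1/2}.$$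
Letting first $N\to\infty$ and then $\eta\to0$ gives $1/K\le0$, a contradiction. So (c) fails.

**The case of infinite-dimensional reflexive $Z$.** If $T:\ell_2\to Z$ is an isomorphism and $\pi_N:\ell_2\to\ell_2^N$ is the projection on the first $N$ coordinates, then $J_N=\|T\|^{-1}T|_{\ell_2^N}$ and $P_N=\|T\|\,\pi_NT^{-1}$ satisfy the definition with $K=\|T\|\|T^{-1}\|$. For a general infinite-dimensional reflexive $Z\subset L_1(0,1)$ we quote three theorems: $Z$ embeds in $L_p$ for some $p>1$ (Rosenthal, Ann. of Math. 1973), hence has non-trivial type; hence it is K-convex (Pisier, Ann. of Math. 1982); and so it contains uniformly complemented $\ell_2^N$'s (Figiel–Tomczak-Jaegermann, Israel J. Math. 1979). In both cases (c) fails by the previous paragraph. $\blacksquare$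

With $Z\cong\ell_2$, for instance the closed span of the Rademacher functions from Section 2, Theorem 2 gives a second negative answer to the question: $B_Z$ is uniformly homeomorphic to $B_{\ell_2}$, and $B_{X_Q}$ is not.
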